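# Roe algebras of proper actions: invariants before or after completion

Throughout, $G$ is a countable discrete group, and inner products are linear in the second variable. For C*-algebras $\otimes$ is the spatial (minimal) tensor product: if $C\subseteq B(K)$ and $D\subseteq B(L)$, then $C\otimes D$ is the norm closure in $B(K\otimes L)$ of the algebraic tensor product $C\odot D$. $K(H)$ denotes the compact operators on $H$. Products $\prod_n$ of C*-algebras consist of bounded sequences.

## 1. Proper actions, ample modules, Roe algebras

The setting is that of Willett–Yu, *Higher Index Theory*, Chapter 5.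

**Definition 1 (proper actions).** A metric space $X$ is proper if its closed bounded sets are compact. An isometric action of $G$ on $X$ is proper if $\{g: gK\cap K\neq\emptyset\}$ is finite for every compact $K\subseteq X$. It is cocompact if $X=GK$ for some compact $K$.

**Example 1.** Let $|G|$ be the group $G$ with a left-invariant metric whose balls are finite, and with the left-translation action. This is proper and cocompact. For $G=\mathbb Z$ take $|x-y|$. The group $\mathbb Z/2$ acts on $\mathbb R$ by $t\mapsto -t$; this is proper, not free (it fixes $0$), and not cocompact.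

**Definition 2 (modules).** Let $G$ act properly by isometries on a proper metric space $X$. An $X$-$G$ module is a separable Hilbert space $H_X$ with a non-degenerate representation of $C_0(X)$ and a unitary representation $g\mapsto U_g$ of $G$ such that $U_gfU_g^*=f\circ g^{-1}$ for all $f\in C_0(X)$ and $g\in G$. The representation extends to bounded Borel functions, so $\chi_E$ is a projection on $H_X$ for Borel $E\subseteq X$, and $U_g\chi_EU_g^*=\chi_{gE}$. The module is ample if

- (ampleness) no nonzero $f\in C_0(X)$ acts as a compact operator;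
- (local freeness) for every finite subgroup $F\le G$ and every $F$-invariant Borel set $E$ there is a Hilbert space $H_E$ with $\chi_EH_X\cong\ell^2(F)\otimes H_E$ as $F$-representations, where $F$ acts on the right side by $\lambda\otimes1$, $\lambda$ being the left regular representation.

**Example 2.** On $\ell^2G$ put $\lambda_g\delta_h=\delta_{gh}$. Let $X=|G|$, $H_X=\ell^2G\otimes\ell^2\mathbb N$, with $C_0(G)$ acting by multiplication on the first factor and $U_g=\lambda_g\otimes1$. Covariance: $\lambda_gf\lambda_g^*\delta_h=f(g^{-1}h)\delta_h$. If $f(x)\ne0$, then $f$ is a nonzero scalar on the infinite-dimensional space $\delta_x\otimes\ell^2\mathbb N$, so it is not compact. An $F$-invariant $E\subseteq G$ is a union of cosets $Fg$, so $\ell^2(E)\cong\ell^2(F)\otimes\ell^2(F\backslash E)$, which gives local freeness. The module is ample.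

**Example 3.** Let $X$ be a point and $G=\mathbb Z/2$. Then $\ell^2\mathbb N$ with trivial $G$-action satisfies the first condition but not the second: with $F=G$ and $E=X$, the trivial representation would have to be a multiple of the regular one. The module $\ell^2(\mathbb Z/2)\otimes\ell^2\mathbb N$ satisfies both.

**Definition 3 (Roe algebra).** Fix an ample module. A bounded operator $T$ on $H_X$ has propagation $\le r$ if $fTg=0$ whenever $f,g\in C_0(X)$ have supports at distance greater than $r$, and finite propagation if this holds for some $r\ge0$. It is locally compact if $fT$ and $Tf$ are compact for all $f\in C_0(X)$. Let $\mathbb C[X]$ be the $*$-algebra of locally compact operators of finite propagation, and let the Roe algebra $C^*(X)$ be its norm closure. Let $\mathbb C[X]^G$ be the $*$-subalgebra of those elements of $\mathbb C[X]$ that commute with all $U_g$.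

**Example 4.** Take $X=|\mathbb Z|$ and $H_X=\ell^2\mathbb Z\otimes\ell^2\mathbb N$. An operator is a matrix $(T_{x,y})$ of operators on $\ell^2\mathbb N$. Propagation $\le r$ means $T_{x,y}=0$ for $|x-y|>r$, and local compactness means that all rows and all columns are compact operators. Let $R\delta_h=\delta_{h-1}$ and let $e$ be a rank one projection on $\ell^2\mathbb N$. Then $R\otimes 1$ has propagation $1$ and is not locally compact; $R\otimes e$ lies in $\mathbb C[X]^{\mathbb Z}$; and $\sum_{n\ge1}2^{-n}R^n\otimes e$ has infinite propagation but is a norm limit of elements of $\mathbb C[X]^{\mathbb Z}$.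

## 2. Completing after or before taking invariants

There are two candidates for an equivariant Roe algebra:
$$C^*(X)^G:=\overline{\mathbb C[X]^G},\qquad C^*(X)^{G\text{-inv}}:=\{T\in C^*(X):\ U_gTU_g^*=T\ \text{for all }g\in G\}.$$
The first takes invariants and then completes; the second completes and then takes invariants. The second set is norm closed and contains $\mathbb C[X]^G$, so always $C^*(X)^G\subseteq C^*(X)^{G\text{-inv}}$.

An element of the second algebra is an invariant operator that can be approximated by operators of finite propagation that are not assumed invariant. We ask: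

1. Are there $G$, $X$ (for instance $X=|G|$) and an ample $H_X$ for which the inclusion $\iota:C^*(X)^G\to C^*(X)^{G\text{-inv}}$ is strict?
2. Are there $G$, $X$, $H_X$ for which $\iota_*:K_*(C^*(X)^G)\to K_*(C^*(X)^{G\text{-inv}})$ is not an isomorphism?

Both answers are yes, already with $X=|G|$; for the groups that we use, this holds for every cocompact $X\ne\emptyset$ and every ample module. Strictness is characterized, for cocompact $X$, in Theorem 2. The $K$-theory statements are Theorems 3 and 4. Theorem 1 says that nothing happens for amenable $G$.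

## 3. Finite groups and the integers

**Finite $G$.** Let $T\in C^*(X)^{G\text{-inv}}$ and $S\in\mathbb C[X]$ with $\|T-S\|\le\varepsilon$. Put $\bar S=|G|^{-1}\sum_gU_gSU_g^*$. From $f\,U_gSU_g^*=U_g(f\circ g)SU_g^*$, its analogue on the right, and the fact that $g$ is an isometry, each $U_gSU_g^*$ lies in $\mathbb C[X]$. So $\bar S\in\mathbb C[X]^G$, and $\|T-\bar S\|\le\varepsilon$ because $U_gTU_g^*=T$. The two algebras agree.

For infinite groups we need one tool. For an operator $T$ on $\ell^2G\otimes H$ let $q_x$ be the projection onto $\delta_x\otimes H$ and $T_{x,y}=q_xTq_y$, regarded as an operator on $H$. We say that $T$ is supported in $F\subseteq G$ if $T_{x,y}=0$ unless $x^{-1}y\in F$.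

A kernel $k:G\times G\to\mathbb C$ is positive definite if all matrices $(k(x_i,x_j))_{i,j}$ are positive semidefinite; equivalently, $k(x,y)=\langle\xi_x,\xi_y\rangle$ for vectors $\xi_x$ in some Hilbert space $L$.

**Lemma 1 (Schur multipliers).** Let $k$ be a positive definite kernel with $k(x,x)\le C$ for all $x$. Then $|k|\le C$, and $(M_kT)_{x,y}=k(x,y)T_{x,y}$ defines a completely positive map $M_k$ on $B(\ell^2G\otimes H)$ of norm $\le C$. If $S$ is supported in a finite set $F$ and $|k(x,y)-1|\le\varepsilon$ whenever $x^{-1}y\in F$, then $\|M_kS-S\|\le|F|\,\varepsilon\,\|S\|$.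

*Proof.* $|k|\le C$ is the Cauchy–Schwarz inequality. Let $V(\delta_x\otimes h)=\delta_x\otimes h\otimes\xi_x$, a bounded operator with $\|V\|^2\le C$. Then $V^*(T\otimes1_L)V$ has entries $\langle\xi_x,\xi_y\rangle T_{x,y}$, so $M_kT=V^*(T\otimes1)V$. For the last claim write $S=\sum_{g\in F}S^{(g)}$ with diagonals $S^{(g)}=\sum_xq_xSq_{xg}$. A diagonal maps the orthogonal spaces $\delta_{xg}\otimes H$ into the orthogonal spaces $\delta_x\otimes H$, so its norm is $\sup_x\|S_{x,xg}\|\le\|S\|$. The $g$-th diagonal of $M_kS-S$ has entries $(k(x,xg)-1)S_{x,xg}$, hence norm $\le\varepsilon\|S\|$. Sum over $g\in F$. $\square$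

**$G=\mathbb Z$, $X=|\mathbb Z|$, the module of Example 4.** Let $\varphi_n(g)=\max(0,1-|g|/n)$. With $I=\{1,\dots,n\}$ we have $\varphi_n(y-x)=\frac1n\langle\chi_{x+I},\chi_{y+I}\rangle$, so $k(x,y)=\varphi_n(y-x)$ is a positive definite kernel with $k(x,x)=1$. Let $T\in C^*(X)^{\mathbb Z\text{-inv}}$. By invariance $T_{x,y}=t_{y-x}$, and each $t_g$ is compact because $T$ is a norm limit of locally compact operators. Given $\eta>0$, take $S\in\mathbb C[X]$ of propagation $\le r$ with $\|T-S\|<\eta$. By Lemma 1,
$$\|M_kT-T\|\le\|M_k(T-S)\|+\|M_kS-S\|+\|S-T\|\le2\eta+(2r+1)\tfrac rn\|S\|,$$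
which is $<3\eta$ for large $n$. And $M_kT$ has only finitely many nonzero diagonals, the $g$-th one constantly equal to $\varphi_n(g)t_g$. So $M_kT\in\mathbb C[X]^{\mathbb Z}$, and the two algebras agree.

This works because $k(x,y)$ depends only on $x^{-1}y$: that is why $M_kT$ is still invariant.

## 4. Coordinates on an ample module

To treat general $X$ we turn $H_X$ into a space $\ell^2(G)\otimes H$.

**Lemma 2.** Let $X\neq\emptyset$ be a proper metric space with a proper isometric $G$-action, and let $H_X$ be ample.

(i) There are Borel sets $E_n$ ($n=1,2,\dots$, possibly finitely many) of diameter $\le1$ and finite subgroups $F_n\le G$ such that $E_n$ is $F_n$-invariant, $gE_n\cap E_n=\emptyset$ for $g\notin F_n$, $X=\bigsqcup_nGE_n$, and every compact set meets only finitely many of the sets $gE_n$. There are Hilbert spaces $H_n$ and a $G$-equivariant unitary $H_X\cong\ell^2(G)\otimes\bigoplus_nH_n$, with $G$ acting by $\lambda\otimes1$ on the right side, carrying $\chi_{GE_n}H_X$ onto $\ell^2(G)\otimes H_n$, with $\delta_g\otimes H_n\subseteq\chi_{gE_n}H_X$.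

(ii) If $X$ is cocompact, finitely many $E_n$ suffice. In that case put $H=\bigoplus_nH_n$ and let $q_x$ be the projection onto $\delta_x\otimes H$. Then $H$ is separable and infinite-dimensional; $T$ has finite propagation iff it is supported in a finite set $F\subset G$; and $T$ is locally compact iff $q_xT$ and $Tq_x$ are compact for all $x\in G$.

*Proof.* **Step 1: the sets $E_n$.** Let $F_x$ be the stabilizer of $x$; it is finite. By properness only finitely many $g$ move $x$ by at most $1$, so there is $\rho\in(0,\frac12]$ with $d(x,gx)\ge2\rho$ for $g\notin F_x$. The open ball $U_x$ of radius $\rho$ about $x$ is $F_x$-invariant and has diameter $\le1$. For $g\notin F_x$ we have $gU_x\cap U_x=\emptyset$, since a common point would give $d(x,gx)<2\rho$. As $X$ is separable, countably many sets $GU_{x_n}$ cover $X$, and finitely many do if $X$ is cocompact. Put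
$$E_n=U_{x_n}\setminus\bigcup_{j<n}GU_{x_j},\qquad F_n=F_{x_n}.$$
Then $GE_n=GU_{x_n}\setminus\bigcup_{j<n}GU_{x_j}$, so the sets $GE_n$ partition $X$. A compact set $K$ is covered by finitely many sets $gU_{x_i}$, all with $i\le N$ for some $N$, hence misses $GE_n$ for $n>N$. For $n\le N$ the closure $\overline{E_n}$ is compact, and properness applied to $K\cup\overline{E_n}$ shows that $K$ meets only finitely many $gE_n$.

**Step 2: the unitary.** Local freeness gives an $F_n$-equivariant unitary $\psi_n:\ell^2(F_n)\otimes H_n\to\chi_{E_n}H_X$. The sets $gE_n$, for $gF_n\in G/F_n$, are disjoint, so $\chi_{GE_n}H_X=\bigoplus_{gF_n}U_g\chi_{E_n}H_X$. Consider $\delta_g\otimes h\mapsto U_g\psi_n(\delta_e\otimes h)$. For $s\in F_n$ we have $U_{gs}\psi_n(\delta_e\otimes h)=U_g\psi_n(\delta_s\otimes h)$. So for fixed $g$ the vectors with index in $gF_n$ are mapped as $U_g\psi_n$ maps $\ell^2(F_n)\otimes H_n$, unitarily onto $U_g\chi_{E_n}H_X$, and different cosets go to orthogonal spaces. This is an equivariant unitary $\ell^2(G)\otimes H_n\to\chi_{GE_n}H_X$ with $\delta_g\otimes H_n\to U_g\chi_{E_n}H_X=\chi_{gE_n}H_X$.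 Sum over $n$, using $\sum_n\chi_{GE_n}=1$.

**Step 3: propagation, cocompact case.** Let $E=\bigcup_nE_n$, which is bounded. Then $q_x\le\chi_{xE}$ and $\sum_xq_x=1$. Let $T$ have propagation $\le r$ and suppose $d(xE,yE)>r$. Choose $f,g\in C_c(X)$ equal to $1$ on $xE$, $yE$, with supports at distance $>r$. Then $T_{x,y}=q_xfTgq_y=0$. So $T_{x,y}\neq0$ forces $d(E,x^{-1}yE)\le r$; then $x^{-1}yE$ meets the closed $(r+1)$-neighborhood of $E$, which is compact, and $x^{-1}y$ lies in a finite set by properness. Conversely, let $T$ be supported in a finite set $F$. Weakly, $fTg=\sum_{x,y}fq_xTq_yg$. If a term is nonzero, then $\operatorname{supp}f$ meets $xE$, $\operatorname{supp}g$ meets $yE$ and $x^{-1}y\in F$, so the supports have distance at most $\max_{h\in F}\operatorname{diam}(E\cup hE)$. Hence $T$ has finite propagation.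

**Step 4: local compactness and the dimension of $H$.** If $f\in C_c(X)$ is $1$ on $xE$, then $q_xT=q_xfT$ and $Tq_x=Tfq_x$, so local compactness makes $q_xT$ and $Tq_x$ compact. Conversely, for $f\in C_c(X)$ the set $Y=\{x:xE\cap\operatorname{supp}f\neq\emptyset\}$ is finite and $f=\sum_{x\in Y}fq_x=\sum_{x\in Y}q_xf$. So if all $q_xT$, $Tq_x$ are compact, then $fT$ and $Tf$ are compact, and $C_c(X)$ is dense in $C_0(X)$. The same formula shows that if $\dim H<\infty$, every $f\in C_c(X)$ would have finite rank, contradicting ampleness. $H$ is separable since $H_X$ is. $\square$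

## 5. Averaging over an amenable group

The sensible first approach to equality: given an invariant $T$ and $S\in\mathbb C[X]$ close to it, average $U_gSU_g^*$ over $G$. For infinite amenable $G$ one can average weakly with an invariant mean. Invariance and propagation survive, but local compactness need not.

**Example 5.** In Example 4 let $S$ be diagonal with $S_{x,x}$ the projection onto the span of the first $|x|$ basis vectors of $\ell^2\mathbb N$. Then $S\in\mathbb C[X]$, with propagation $0$. The $(0,0)$-entry of $U_gSU_g^*$ is $S_{-g,-g}$, whose matrix coefficients are, for all but finitely many $g$, those of the identity. An invariant mean on $\mathbb Z$ ignores finite sets, so the average has $(0,0)$-entry $1$, and likewise for every $(x,x)$. The average of $S$ is the identity, which is not locally compact.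

The remedy is to find, before averaging, an invariant and locally compact $P$ with $PTP\approx T$, and to compress the average by $P$.

**Theorem 1.** If $G$ is amenable, then $C^*(X)^G=C^*(X)^{G\text{-inv}}$ for every proper isometric action on a proper metric space $X$ and every ample $H_X$.

*Proof.* The case $X=\emptyset$ is trivial. Let $T\in C^*(X)^{G\text{-inv}}$ and $\varepsilon>0$. Use $E_n,H_n$ from Lemma 2(i), put $Y_n=GE_n$, and put $A:=\overline{\operatorname{span}}\{\rho_g\}$, where $\rho_g\delta_h=\delta_{hg^{-1}}$. Note $(\rho_g)_{x,y}=1$ if $x^{-1}y=g$ and $0$ otherwise.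

**Step 1: find finite rank projections $p_n$ on $H_n$ such that $T$ is nearly supported on $\bigoplus_n 1\otimes p_n$.** Let $R=\chi_{Y_n}TT^*\chi_{Y_n}$, an invariant operator on $\ell^2(G)\otimes H_n$, so $R_{x,y}=r_{x^{-1}y}$ with $r_g=R_{e,g}$. It is a norm limit of operators $R'=\chi_{Y_n}S'\chi_{Y_n}$ with $S'\in\mathbb C[X]$. The $(x,y)$-block of $R'$ is a compression of $fS'g$ with $f,g\in C_c(X)$ equal to $1$ on $xE_n$, $yE_n$ and supported close to these sets. So it is compact, and, exactly as in Step 3 of the proof of Lemma 2, it vanishes unless $x^{-1}y$ is in a finite set. In particular all $r_g$ are compact.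

By amenability there are finite (Følner) sets $I_i\subset G$ with $\varphi_i(g):=|I_i\cap gI_i|/|I_i|\to1$ for every $g$. The function $\varphi_i$ has finite support and $\varphi_i(x^{-1}y)=|I_i|^{-1}\langle\chi_{xI_i},\chi_{yI_i}\rangle$, so $k_i(x,y)=\varphi_i(x^{-1}y)$ is positive definite with $k_i(x,x)=1$. By Lemma 1, $M_{k_i}R'\to R'$ in norm for each $R'$ as above, and $\|M_{k_i}\|\le1$, so $M_{k_i}R\to R$ in norm. But $M_{k_i}R=\sum_g\varphi_i(g)\rho_g\otimes r_g$ is a finite sum in $A\odot K(H_n)$. Hence $R\in A\otimes K(H_n)$.

If $h_m$ are finite rank projections increasing to $1$ on $H_n$, then $(1\otimes(1-h_m))Z\to0$ for $Z\in A\odot K(H_n)$, hence for $Z=R$. So there is a finite rank projection $p_n$ with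
$$\|(1\otimes(1-p_n))\chi_{Y_n}T\|^2=\|(1\otimes(1-p_n))R(1\otimes(1-p_n))\|\le(\varepsilon2^{-n})^2.$$
Enlarging $p_n$ keeps this and gives the same for $T^*$.

**Step 2: compress by $P=\bigoplus_n1\otimes p_n$.** $P$ is $G$-invariant. It is the sum of the projections $P_{g,n}$ onto $\delta_g\otimes p_nH_n\subseteq\chi_{gE_n}H_X$. For $f\in C_c(X)$ the operators $fP$ and $Pf$ have finite rank, since $\operatorname{supp}f$ meets only finitely many $gE_n$; so $fP$, $Pf$ are compact for all $f\in C_0(X)$. As $1-P=\sum_n(1\otimes(1-p_n))\chi_{Y_n}$, Step 1 gives $\|(1-P)T\|\le\sum_n\varepsilon2^{-n}\le\varepsilon$ and likewise $\|T(1-P)\|\le\varepsilon$. Hence $\|T-PTP\|\le2\varepsilon$.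

**Step 3: average.** Let $S\in\mathbb C[X]$ have propagation $\le r$ with $\|T-S\|\le\varepsilon$, and let $\langle\xi,\bar S\eta\rangle$ be a left-invariant mean of $g\mapsto\langle\xi,U_gSU_g^*\eta\rangle$. Then $\bar S$ is $G$-invariant. It has propagation $\le r$, because $fU_hSU_h^*g=U_h(f\circ h)S(g\circ h)U_h^*$ and $h$ is an isometry. And $\|T-\bar S\|\le\varepsilon$, because $T=U_gTU_g^*$.

**Step 4: $P\bar SP\in\mathbb C[X]^G$.** It is invariant. It is locally compact since $fP$ and $Pf$ are compact. For propagation write, weakly, $fP\bar SPf'=\sum fP_{g,n}\bar SP_{g',n'}f'$. If a term is nonzero, then $\operatorname{supp}f$ meets $gE_n$, $\operatorname{supp}f'$ meets $g'E_{n'}$, and $d(gE_n,g'E_{n'})\le r$: otherwise $P_{g,n}\bar SP_{g',n'}=P_{g,n}\phi\bar S\phi'P_{g',n'}=0$ for suitable $\phi,\phi'\in C_c(X)$ equal to $1$ on $gE_n$, $g'E_{n'}$. As these sets have diameter $\le1$, the supports have distance $\le r+2$. Finally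
$$\|T-P\bar SP\|\le\|T-PTP\|+\|P(T-\bar S)P\|\le3\varepsilon.\qquad\square$$

## 6. Cocompact actions and the ideal of compact coefficients

From now on $X\neq\emptyset$ is cocompact. By Lemma 2 we work on $\mathcal H=\ell^2(G)\otimes H$, with $G$ acting by $\lambda\otimes1$. Write FP for the set of operators on $\mathcal H$ supported in some finite subset of $G$; these are the operators of finite propagation. Local compactness means that all $q_xT$, $Tq_x$ are compact. Neither description changes under unitaries $1\otimes w$, so $H$ may be realized as any separable infinite-dimensional Hilbert space. Put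
$$A:=C^*_\rho(G)=\overline{\operatorname{span}}\{\rho_g\}\cong C^*_r(G),\qquad \rho_g\delta_h=\delta_{hg^{-1}},\qquad B:=C^*(X)^{G\text{-inv}}.$$
If $T$ is invariant, then $T_{x,y}=t_{x^{-1}y}$ with coefficients $t_g:=T_{e,g}\in B(H)$; formally $T=\sum_g\rho_g\otimes t_g$. So $\mathbb C[X]^G$ consists of the finite sums $\sum_{g\in F}\rho_g\otimes t_g$ with $t_g\in K(H)$, and
$$C^*(X)^G=A\otimes K(H).\tag{1}$$
Now we describe $B$.

**Lemma 3.** $T\in B(\mathcal H)$ lies in $C^*(X)$ iff $T$ is locally compact and $T\in\overline{\mathrm{FP}}$. Moreover, $T\in\overline{\mathrm{FP}}$ is locally compact as soon as all entries $T_{x,y}$ are compact.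

*Proof.* "Only if" is clear, since local compactness passes to norm limits. Let $T\in\overline{\mathrm{FP}}$ be locally compact and $\varepsilon>0$. Enumerate $G=\{x_1,x_2,\dots\}$. As $q_{x_i}T$ and $Tq_{x_i}$ are compact, there are finite rank projections $p_i\le q_{x_i}$ with $\|(q_{x_i}-p_i)T\|\le\varepsilon2^{-i}$ and $\|T(q_{x_i}-p_i)\|\le\varepsilon2^{-i}$. Let $P=\sum_ip_i$. Then $\|(1-P)T\|\le\varepsilon$ and $\|T(1-P)\|\le\varepsilon$, so $\|T-PTP\|\le2\varepsilon$. If $S$ is FP with $\|T-S\|\le\varepsilon$, then $PSP$ is FP, $q_xPSP$ and $PSPq_x$ have finite rank, and $\|T-PSP\|\le3\varepsilon$. So $T\in C^*(X)$.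

For the last claim, let $S$ be FP with $\|T-S\|\le\varepsilon$. For given $x$ there is a finite $Y$ such that $Q=\sum_{y\in Y}q_y$ satisfies $q_xS=q_xSQ$. Then $\|q_xT-q_xTQ\|\le\|q_x(T-S)\|+\|q_x(S-T)Q\|\le2\varepsilon$, and $q_xTQ$ is a finite sum of compact entries. So $q_xT$ is compact. Apply this to $T^*$ as well. $\square$

**Corollary 4.** $T\in B$ iff (a) $T$ commutes with all $\lambda_g\otimes1$, (b) $T\in\overline{\mathrm{FP}}$, (c) $t_g\in K(H)$ for all $g$. Consequently
$$J:=\{T\in A\otimes B(H):\ t_g\in K(H)\ \text{for all }g\}\subseteq B.$$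

*Proof.* The first statement is Lemma 3. Elements of $A\otimes B(H)$ are invariant and are norm limits of finite sums $\sum\rho_g\otimes b_g$, which are FP. $\square$

**Where the naive argument stops.** Let $T\in B$. If there are finite rank projections $p$ on $H$ with $(1\otimes p)T(1\otimes p)\approx T$ in norm, we are close to $A\otimes K(H)$. One row is no problem: $q_eT$ is compact, so $\|(q_e\otimes\text{-part of }1\otimes(1-p))\,T\|=\|(1\otimes(1-p))q_eT\|$ is small for suitable $p$, and by invariance the same $p$ serves every row $q_xT$ with the same error. But $(1\otimes(1-p))T$ is the sum of infinitely many rows with equal errors, and its norm is not controlled. Lemma 3 avoids this by taking better and better $p_i$ along the enumeration; the resulting $P$ is not invariant.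

The set $J$ shows what could go wrong. $J$ is the kernel of the map $A\otimes B(H)\to A\otimes(B(H)/K(H))$. Indeed, represent $B(H)/K(H)$ faithfully on a Hilbert space $L$. The image of $T$ is an operator on $\ell^2G\otimes L$ commuting with all $\lambda_g\otimes 1$, with entries the classes of $t_{x^{-1}y}$, so it vanishes iff all $t_g$ are compact. So $J\neq A\otimes K(H)$ says that tensoring with $A$ destroys the exactness of $0\to K(H)\to B(H)\to B(H)/K(H)\to0$. This leads to exactness.

## 7. Exactness and invariant translation approximation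

**Definition 4.** A C*-algebra $A$ is exact if for every C*-algebra $C$ and ideal $I\lhd C$ the kernel of $A\otimes C\to A\otimes C/I$ is $A\otimes I$. The group $G$ is exact if $C^*_r(G)$ is exact.

**Example 6.** $M_d$ is exact: $M_d\otimes C=M_d(C)$, and a matrix that vanishes mod $I$ has entries in $I$. $C(\mathbb T)$ is exact: $C(\mathbb T)\otimes C=C(\mathbb T,C)$, and a function that vanishes mod $I$ takes values in $I$. So $\mathbb Z$ is exact.

**Definition 5.** Let $C^*_u(|G|)$ be the norm closure of the finite propagation operators on $\ell^2G$, that is, of the operators supported in finite subsets of $G$. The group $G$ has the invariant translation approximation property (ITAP) if $\{T\in C^*_u(|G|):\lambda_gT=T\lambda_g\ \text{for all }g\}=A$.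

**Example 7.** The inclusion $\supseteq$ always holds. $\mathbb Z$ has the ITAP: if $T\in C_u^*(|\mathbb Z|)$ is invariant, the multipliers of Section 3 (with $\mathbb C$ in place of $\ell^2\mathbb N$) turn $T$ into finite sums $\sum\varphi_n(g)t_g\rho_g$ which converge to $T$ in norm.

**Theorem 2.** Let $G$ be a countable group acting properly, isometrically and cocompactly on a nonempty proper metric space $X$ (e.g. $X=|G|$), and let $H_X$ be ample. Then $C^*(X)^G=C^*(X)^{G\text{-inv}}$ if and only if $G$ is exact and has the ITAP. In particular the inclusion is strict for every non-exact $G$.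

We recall completely bounded maps. For a linear map $\phi$ between operator spaces, $\|\phi\|_{cb}=\sup_k\|\phi\otimes\mathrm{id}_{M_k}\|$. If $\|\phi\|_{cb}<\infty$, then $\phi\otimes\mathrm{id}_C$ is bounded by $\|\phi\|_{cb}$ for spatial tensor products, for every C*-algebra $C$. A bounded functional $\varphi$ has $\|\varphi\|_{cb}=\|\varphi\|$. The Arveson–Wittstock theorem says that a completely bounded map from a subspace of a C*-algebra into $B(L)$ extends to the whole algebra with the same cb-norm.

*Proof of Theorem 2.* **Step 1: if $G$ is not exact, quantify this by finite matrices.** Let $B_1\subset B_2\subset\cdots$ be finite sets with union $G$, and let $u_n:B(\ell^2G)\to M_{B_n}$ be compression to $\ell^2B_n$. We claim: there are a finite-dimensional $E\subset A$ and $\theta<1$ such that for every $n$ there are $k_n\ge1$ and $y_n\in E\otimes M_{k_n}$ with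
$$\|y_n\|=1,\qquad\|(u_n\otimes\mathrm{id})(y_n)\|\le\theta.\tag{2}$$

Suppose not. Then for every finite-dimensional $E\subset A$ and $\delta>0$ there is $n$ such that $\|(u_n\otimes\mathrm{id})(y)\|>(1+\delta)^{-1}\|y\|$ for all $k$ and all nonzero $y\in E\otimes M_k$. That is, $u_n|_E$ is injective with $\|(u_n|_E)^{-1}\|_{cb}\le1+\delta$. Extend $(u_n|_E)^{-1}:u_n(E)\to B(\ell^2G)$ to $w:M_{B_n}\to B(\ell^2G)$ with $\|w\|_{cb}\le1+\delta$; then $wu_n|_E=\mathrm{id}$. Letting $E$ grow with $\delta\le 1$, we get a net $w_iu_{n_i}\to\mathrm{id}$ pointwise on $A$ with cb-norms $\le2$. Hence $w_iu_{n_i}\otimes\mathrm{id}_C\to\mathrm{id}$ pointwise on $A\otimes C$ for every $C$: this is clear on $A\odot C$, and the maps are uniformly bounded.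

Let $I\lhd C$ and let $z\in A\otimes C$ map to $0$ in $A\otimes C/I$. Then $(u_{n_i}\otimes\mathrm{id})(z)$ maps to $0$ in $M_{B_{n_i}}\otimes C/I$, so it lies in $M_{B_{n_i}}\otimes I$. Hence $z=\lim_i(w_iu_{n_i}\otimes\mathrm{id})(z)\in B(\ell^2G)\otimes I$. With an approximate unit $(e_\lambda)$ of $I$ it follows that $z=\lim_\lambda z(1\otimes e_\lambda)$, and $z(1\otimes e_\lambda)\in A\otimes I$ because $z\in A\otimes C$. So $z\in A\otimes I$. Thus $A$ is exact, a contradiction. The claim holds.

**Step 2: if $G$ is not exact, then $J\neq A\otimes K(H)$.** Put $M=\prod_nM_{k_n}$ and $M_0=\{(m_n)\in M:\|m_n\|\to0\}$. Realize $H=\bigoplus_n\mathbb C^{k_n}$, so that $M\subset B(H)$ and $M_0\subset K(H)$.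

First we assemble the $y_n$. Let $(a_j)$ be a basis of $E$, write $y_n=\sum_ja_j\otimes m^n_j$, and let $\varphi_j\in A^*$ extend the dual basis functionals. Then $m^n_j=(\varphi_j\otimes\mathrm{id})(y_n)$, so $\|m^n_j\|\le\|\varphi_j\|$ for all $n$. Therefore $y=(y_n)_n=\sum_ja_j\otimes(m^n_j)_n\in A\otimes M$. For $z\in A\otimes M_0$ the components satisfy $z_n\to0$ (clear on $A\odot M_0$, then by closure), so $\operatorname{dist}(y,A\otimes M_0)\ge1$.

Next we compute the norm of the image of $y$ in $A\otimes(M/M_0)$. Represent $M/M_0$ faithfully on a Hilbert space. The projections onto $\ell^2B_m$ increase strongly to $1$, so this norm is the supremum over $m$ of the norms of the compressions. Using $M_{B_m}\otimes(M/M_0)=(M_{B_m}\otimes M)/(M_{B_m}\otimes M_0)$, whose norm is the $\limsup$ of the norms of the components, we get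
$$\sup_m\|(u_m\otimes\mathrm{id})(y)\|_{M_{B_m}\otimes(M/M_0)}=\sup_m\limsup_n\|(u_m\otimes\mathrm{id})(y_n)\|\le\theta<1,$$
because for $n\ge m$ the map $u_m$ is a compression of $u_n$, and (2) applies.

So the $*$-homomorphism $(A\otimes M)/(A\otimes M_0)\to A\otimes(M/M_0)$ is not isometric, hence not injective. There is $T\in A\otimes M$ with $T\notin A\otimes M_0$ mapping to $0$ in $A\otimes(M/M_0)$. Apply the slice maps $\langle\delta_e,\cdot\,\delta_g\rangle\otimes\mathrm{id}$: the coefficient $t_g\in M$ maps to $0$ in $M/M_0$, so $t_g\in M_0\subset K(H)$. Thus $T\in J\subseteq B$.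

Suppose $T\in A\otimes K(H)$, and let $Q_N$ be the projection onto the first $N$ blocks of $H$. Then $T=\lim_N(1\otimes Q_N)T$. As $T\in A\otimes M$, the operators $(1\otimes Q_N)T$ lie in $A\otimes Q_NM\subseteq A\otimes M_0$, so $T\in A\otimes M_0$, a contradiction. By (1), $T\in B\setminus C^*(X)^G$.

**Step 3: equality implies exactness and the ITAP.** Exactness is Step 2. Let $T\in C_u^*(|G|)$ commute with all $\lambda_g$ and let $e\in K(H)$ be a rank one projection. Then $T\otimes e$ satisfies (a)–(c) of Corollary 4; for (b), tensor the FP approximants of $T$ with $e$. So $T\otimes e\in B=A\otimes K(H)$, and slicing the second factor gives $T\in A$.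

**Step 4: exactness and the ITAP imply equality.** Exactness provides kernels as in Section 3, except that they no longer depend on $x^{-1}y$ alone. Precisely, by Ozawa (C. R. Acad. Sci. Paris 330 (2000); see Brown–Ozawa, Thms 5.1.6–5.1.7), for finite $F\ni e$ and $\varepsilon>0$ there are a positive definite kernel $k$ on $G\times G$ and a finite $F'\subset G$ with $k(x,y)=0$ unless $x^{-1}y\in F'$, and $|k(x,y)-1|\le\varepsilon$ if $x^{-1}y\in F$. So $M_kT$ need not be invariant, and we cannot stop there. We use $M_kT$ only to find a finite rank projection $p$, and let the ITAP do the rest.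

Let $T\in B$ and $\eta\in(0,1)$. Choose $S\in\mathbb C[X]$ with $\|T-S\|<\eta$, supported in a finite $F\ni e$, and then $k$ as above with $\varepsilon\le1$ and $|F|\varepsilon(\|T\|+1)\le\eta$. Since $e\in F$, $k(x,x)\le1+\varepsilon\le2$. By Lemma 1,
$$\|M_kT-T\|\le\|M_k(T-S)\|+\|M_kS-S\|+\|S-T\|\le2\eta+\eta+\eta=4\eta.$$
The operator $M_kT$ is a sum over $g\in F'$ of diagonals with entries $k(x,xg)t_g$, where $t_g$ is compact and $|k|\le2$. Choose a finite rank projection $p$ on $H$ with $\|t_g-pt_gp\|\le\eta/(2|F'|+1)$ for the finitely many $g\in F'$. Then $\|M_kT-(1\otimes p)M_kT(1\otimes p)\|\le\eta$, and therefore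
$$\|T-(1\otimes p)T(1\otimes p)\|\le4\eta+\eta+4\eta=9\eta.$$
In an orthonormal basis of $pH$, the operator $(1\otimes p)T(1\otimes p)$ is a finite matrix whose entries are slices of $T$ over $H$. Slices of FP operators are supported in finite sets, so slices of $T$ lie in $C_u^*(|G|)$; they commute with all $\lambda_g$; by the ITAP they lie in $A$. So $(1\otimes p)T(1\otimes p)\in A\otimes K(H)$, and as $\eta\to0$, $T\in A\otimes K(H)=C^*(X)^G$. $\square$

By work of Zacharias, the ITAP is closely related to the approximation property of Haagerup and Kraus, which fails for some groups, for example for $SL(3,\mathbb Z)$ by Lafforgue and de la Salle. Whether some exact group, e.g. $SL(3,\mathbb Z)$, fails the ITAP is not decided here; by Theorem 2 this is what remains of the first question for exact groups and cocompact $X$.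

## 8. Expanders mapped into the group

For $K$-theory we want explicit projections in $B$ outside $A\otimes K(H)$. By Section 6 we look for norm-one elements $y_n\in A\otimes M_{d_n}$ that are, uniformly in $n$, approximable using a fixed finite set of group elements (so that they assemble to an element of $A\otimes B(H)$), while each single coefficient tends to $0$ in norm as $n\to\infty$ (so that the assembled coefficients are compact). The constant projection of an expander has both features: its entries are spread out evenly, and it is uniformly close to a polynomial in the Laplacian, which is local.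

**Definition 6 (Condition (E)).** $G$ satisfies (E) if there are a finite set $S\subset G$, constants $D,c>0$ with $c\le2D$, finite connected graphs $V_n$ ($n\ge1$) of degree $\le D$ with $|V_n|\to\infty$ whose Laplacians $\Delta_n=\deg-\mathrm{adj}$ have spectrum in $\{0\}\cup[c,2D]$, and maps $f_n:V_n\to G$ with $f_n(x)^{-1}f_n(y)\in S$ for adjacent $x,y$ and
$$\mu_n:=\max_g|f_n^{-1}(g)|/|V_n|\to0.$$

**Example 8.** Both the spectral condition and the condition on $\mu_n$ matter. Constant maps $f_n$ on expanders satisfy everything except $\mu_n\to0$, as $\mu_n=1$. Fold the cycle with vertices $-m<j\le m$ into $\mathbb Z$ by $f(j)=|j|$: adjacent vertices go to integers differing by $1$ (also $m$ and $-m+1$), and $\mu=1/m\to0$; but the cycle of length $2m$ has the Laplace eigenvalue $2-2\cos(\pi/m)\to0$, so there is no $c$.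

**Groups with (E) exist.** Osajda (*Small cancellation labellings of some infinite graphs and applications*, Acta Math. 225 (2020)), following Gromov (GAFA 2003), constructs finitely generated groups whose Cayley graphs contain an isometrically embedded expander sequence: finite connected graphs of uniformly bounded degree, sizes tending to infinity, Cheeger constants bounded below. For these let $S$ be the symmetric generating set and $f_n$ the embeddings. Adjacent vertices $x,y$ have $f_n(x)^{-1}f_n(y)\in S$; injectivity gives $\mu_n=1/|V_n|$; the Cheeger inequality gives $c$, which may be decreased so that $c\le2D$; and $\|\Delta_n\|\le2D$ since the degrees are $\le D$. Condition (E) passes to overgroups, by composing the $f_n$ with the inclusion.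

**Theorem 3.** Let $G$ satisfy (E), let $X$, $H_X$ be as in Theorem 2, and let $\iota:C^*(X)^G\to C^*(X)^{G\text{-inv}}$ be the inclusion. Then $\iota$ is strict, and $\iota_*:K_0(C^*(X)^G)\to K_0(C^*(X)^{G\text{-inv}})$ is not an isomorphism. More precisely, $K_0(C^*(X)^G)\cong K_0(C^*_r(G))$, and either $\iota_*[1]=0$ although $[1]\neq0$, or the cokernel of $\iota_*$ is uncountable.

The isomorphism is (1) with stability of $K_0$. The rest occupies Sections 8–10.

Realize $H=\bigoplus_n\ell^2(V_n)\otimes\ell^2(\mathbb N)$. Let $p_n\in M_{V_n}$ be the projection onto the constants; all its entries are $1/|V_n|$. Let $W_n=\sum_{x\in V_n}\rho_{f_n(x)}^{-1}\otimes e_{xx}$, a unitary in $A\otimes M_{V_n}$, and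
$$\theta_n(a)=W_n(1\otimes a)W_n^*=\sum_{x,y}a_{xy}\,\rho_{f_n(x)^{-1}f_n(y)}\otimes e_{xy}\qquad(a\in M_{V_n}).$$
Conjugation by $W_n$ spreads the entries of $a$ over group elements. Define the $*$-homomorphism
$$\Psi:\prod_nK(\ell^2\mathbb N)\to B(\mathcal H),\qquad\Psi((k_n))=\bigoplus_n\theta_n(p_n)\otimes k_n.$$

**Lemma 5.** $\Psi$ takes values in $J\subseteq B$. An element supported in finitely many coordinates is sent into $A\otimes K(H)$.

*Proof.* The second statement holds because $\theta_n(p_n)\in A\otimes M_{V_n}$ and $k_n$ is compact.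

**Step 1: $\Psi(k)\in A\otimes B(H)$.** For $N\ge1$ let $q_N(t)=(1-t/2D)^N$. Then $q_N(0)=1$ and $0\le q_N\le(1-c/2D)^N$ on $[c,2D]$. By connectedness, $\ker\Delta_n$ consists of the constants, so $\|q_N(\Delta_n)-p_n\|\le(1-c/2D)^N$ for all $n$, and
$$\Bigl\|\Psi(k)-\bigoplus_n\theta_n(q_N(\Delta_n))\otimes k_n\Bigr\|\le\|k\|(1-c/2D)^N\longrightarrow0\quad(N\to\infty).$$
If $q_N(\Delta_n)_{xy}\ne0$, then $x,y$ have graph distance $\le N$, so $f_n(x)^{-1}f_n(y)$, a product of at most $N$ elements of $S$ along a path, lies in the finite set $S_N=(S\cup\{e\})^N$. Hence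
$$\bigoplus_n\theta_n(q_N(\Delta_n))\otimes k_n=\sum_{g\in S_N}\rho_g\otimes\Bigl(\bigoplus_nb^{(n)}_g\otimes k_n\Bigr),\qquad b^{(n)}_g=\sum_{f_n(x)^{-1}f_n(y)=g}q_N(\Delta_n)_{xy}\,e_{xy}.$$
Since $b_g^{(n)}$ is the slice of $\theta_n(q_N(\Delta_n))$ under $\langle\delta_e,\cdot\,\delta_g\rangle\otimes\mathrm{id}$, we have $\|b_g^{(n)}\|\le1$, and the inner direct sums are bounded. So the operator lies in $A\odot B(H)$, and $\Psi(k)\in A\otimes B(H)$.

**Step 2: the coefficients are compact.** They are $t_g=\bigoplus_na_g^{(n)}\otimes k_n$ with $a^{(n)}_g=|V_n|^{-1}\sum_{f_n(x)^{-1}f_n(y)=g}e_{xy}$. In row $x$ the nonzero entries sit at the $y$ with $f_n(y)=f_n(x)g$, in column $y$ at the $x$ with $f_n(x)=f_n(y)g^{-1}$: at most $\mu_n|V_n|$ of them in each case, all equal to $|V_n|^{-1}$. By the Schur test $\|a_g^{(n)}\|\le\mu_n\to0$. So $t_g$ is a direct sum of compact operators with norms tending to $0$, hence compact. $\square$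

**Strictness.** Let $e$ be a rank one projection on $\ell^2\mathbb N$ and $Q_N$ the projection of $H$ onto its first $N$ summands. Then $\Psi((e)_n)\in B$ and $\|(1\otimes(1-Q_N))\Psi((e)_n)\|=1$ for all $N$, since each $\theta_n(p_n)\otimes e$ is a nonzero projection. For $T\in A\otimes K(H)$, however, $(1\otimes(1-Q_N))T\to0$. So $\Psi((e)_n)\in B\setminus C^*(X)^G$.

## 9. A homomorphism from $\prod\mathbb Z$ to $K_0$

Is the new projection $\Psi((e)_n)$ visible in $K_0(B)$? The first thing to try is the trace $T\mapsto\operatorname{Tr}(t_e)$, which on $A\odot(\text{finite rank operators})$ is $\tau\otimes\operatorname{Tr}$ with $\tau(a)=\langle\delta_e,a\delta_e\rangle$. On one block, $\operatorname{Tr}(a_e^{(n)}\otimes e)\ge|V_n|^{-1}\cdot|V_n|=1$, with equality since only diagonal entries contribute. So on $\Psi((e)_n)$ the trace is $1+1+\cdots=\infty$. Infinite values cannot be subtracted, so evaluating the trace on projections does not define a map on $K_0(B)$, and this attempt stops here. Instead of one projection we use all of them at once.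

For $m\ge0$ let $e_m\in K(\ell^2\mathbb N)$ be the projection onto the first $m$ basis vectors, and for a sequence $r=(r_n)$ of integers $\ge0$, bounded or not, let $e_r=(e_{r_n})_n\in\prod_nK(\ell^2\mathbb N)$. For two such sequences, $e_{r+s}=e_r+(e_{r+s}-e_r)$ is an orthogonal sum, and $e_{r+s}-e_r\sim e_s$ in $\prod K(\ell^2\mathbb N)$ via a sequence of finite rank partial isometries. So $r\mapsto[\Psi(e_r)]\in K_0(B)$ is additive. It extends to a homomorphism
$$\Phi:\mathcal P:=\prod_n\mathbb Z\ (\text{all sequences})\to K_0(B),\qquad\Phi(r)=[\Psi(e_{r^+})]-[\Psi(e_{r^-})].$$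

Let $z^{(n)}\in\mathcal P$ be the $n$-th unit vector. Then $\Psi(e_{z^{(n)}})=W_n(1\otimes p_n)W_n^*\otimes e_1$. With $v=W_n(1\otimes p_n)\otimes e_1\in A\otimes K(H)$ we have $vv^*=\Psi(e_{z^{(n)}})$ and $v^*v=1\otimes p_n\otimes e_1$, and $p_n\otimes e_1$ has rank one. Hence
$$\Phi(z^{(n)})=\iota_*[1_A]\quad\text{for every }n,\tag{3}$$
where $[1_A]\in K_0(A)=K_0(A\otimes K(H))$. The canonical trace gives $\tau_*[1_A]=1$, so $[1_A]\neq0$.

All unit vectors have the same image. In particular $z^{(1)}-z^{(2)}\in\ker\Phi$, so one cannot hope to show that $K_0(B)$ is large by showing that $\Phi$ is injective. Could $\Phi$ have countable image with $\Phi(z^{(n)})\ne0$? Pure algebra does not forbid this: $\mathbb Q$ is divisible, hence injective as an abelian group, so the sum map $\bigoplus\mathbb Z\to\mathbb Q$ extends to a homomorphism $\prod\mathbb Z\to\mathbb Q$ sending every $z^{(n)}$ to $1$. What excludes it for $\Phi$ is that $\Phi$ is given concretely: its kernel is a definable set.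

## 10. The kernel is analytic: a Baire category dichotomy

We recall some descriptive set theory. A Polish space is a separable completely metrizable space. A subset is analytic if it is a continuous image of a Polish space; Borel sets are analytic, and analytic sets are closed under countable unions and intersections, continuous preimages, and projections (from a product of two Polish spaces to a factor). A set has the Baire property if it differs from an open set by a meager set. Analytic sets have the Baire property (Lusin–Sierpiński; Kechris, *Classical Descriptive Set Theory*, 21.6). Pettis' theorem (Kechris 9.9): if a non-meager subset $N$ of a Polish group has the Baire property, then $N-N$ (in additive notation) contains a neighborhood of $0$.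

**Example 9.** $\mathcal P$ with the product of the discrete topologies is a Polish group; the subgroups of sequences vanishing in the first $k$ coordinates form a neighborhood basis of $0$, so $z^{(n)}\to0$. The subgroup of sequences with $r_1=0$ is open, so Pettis' conclusion is visible. The subgroup $\bigoplus\mathbb Z$ is countable, hence meager, as $\mathcal P$ has no isolated points.

**Lemma 6.** $N:=\ker\Phi$ is an analytic subset of $\mathcal P$.

*Proof.* Write $\mathrm{ball}_\kappa$ for the closed ball of radius $\kappa$ in $B(\mathcal H\otimes\mathbb C^j)$, with the strong* topology. It is Polish; on balls multiplication, addition and adjoint are continuous; and WOT-closed sets are closed.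

**Step 1: $B\cap\mathrm{ball}_\kappa$ is Borel.** We go through Corollary 4. Condition (a) is WOT-closed. For (b), let $F_1\subset F_2\subset\cdots$ be finite sets with union $G$. An operator $T$ with $\|T\|\le\kappa$ lies in $\overline{\mathrm{FP}}$ iff for all $j\ge1$ there is $R$ with
$$T\in\{S:\|S\|\le\kappa+1,\ S_{x,y}=0\ \text{unless }x^{-1}y\in F_R\}+\mathrm{ball}_{1/j}.$$
The right side is a sum of two WOT-compact sets, hence WOT-closed; so (b) is a countable intersection of countable unions of closed conditions. For (c), let $h_m\uparrow1$ be finite rank projections on $H$. Then $t_g\in K(H)$ iff for all $j$ there is $m$ with $\|t_g-h_mt_gh_m\|\le1/j$, and each of these conditions on $T$ is WOT-closed by lower semicontinuity of the norm. There are countably many $g$.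

**Step 2: $M_{1+m}(B+\mathbb C1)\cap\mathrm{ball}_\kappa$ is analytic.** We have $1\notin B$, since $1$ is not locally compact ($\dim H=\infty$). So $b+z\mapsto z$ is a character of the C*-algebra $B+\mathbb C1$, hence contractive. Thus if $T=b+z$ has $\|T\|\le\kappa$, then $|z|\le\kappa$ and $\|b\|\le2\kappa$. So $(B+\mathbb C1)\cap\mathrm{ball}_\kappa$ is the projection of
$$\{(T,z):\|T\|\le\kappa,\ |z|\le\kappa,\ T-z\in B\cap\mathrm{ball}_{2\kappa}\},$$
which is Borel by Step 1. Hence it is analytic. For matrices, impose this on each of the finitely many entries, which depend continuously on the matrix and have norm $\le\kappa$.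

**Step 3: $r\mapsto\Psi(e_{r^\pm})$ is strong*-continuous.** The values are self-adjoint and uniformly bounded, so strong convergence on vectors with finitely many nonzero blocks suffices. The $n$-th block depends only on the coordinate $r_n$, which is locally constant.

**Step 4: describe $N$.** $B+\mathbb C1$ is the unitization of $B$, so $K_0(B)\to K_0(B+\mathbb C1)$ is injective. Therefore $r\in N$ iff for some $m$ there is $v\in M_{1+m}(B+\mathbb C1)$, $\|v\|\le1$, with
$$v^*v=\Psi(e_{r^+})\oplus1_m,\qquad vv^*=\Psi(e_{r^-})\oplus1_m.$$
For fixed $m$ the set of such pairs $(r,v)$ is the intersection of an analytic set (Step 2) with a closed set (Step 3 and continuity of multiplication and adjoint on balls). So $N$ is a countable union of projections of analytic sets, hence analytic. $\square$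

*End of the proof of Theorem 3.* Since $A\otimes K(H)$ is separable, $K_0(C^*(X)^G)$ is countable.

**Case 1: $\Phi(\mathcal P)$ is countable.** Then $\mathcal P$ is a countable union of cosets of $N$, and by Baire's theorem $N$ is non-meager. By Lemma 6 it has the Baire property, so by Pettis' theorem $N=N-N$ contains a neighborhood of $0$. As $z^{(n)}\to0$, we get $z^{(n)}\in N$ for large $n$. By (3) this says $\iota_*[1_A]=0$, while $[1_A]\neq0$. So $\iota_*$ is not injective.

**Case 2: $\Phi(\mathcal P)$ is uncountable.** Then $K_0(B)$ is uncountable, the image of $\iota_*$ is countable, and $\operatorname{coker}\iota_*$ is uncountable.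

In both cases $\iota_*$ is not an isomorphism. $\square$

The argument does not decide which case occurs for a given $G$.

## 11. Products with $\mathbb Z$ and $K_1$

**Theorem 4.** If $G$ satisfies (E), then for $G\times\mathbb Z$ (acting as in Theorem 2) $\iota_*$ is an isomorphism neither on $K_0$ nor on $K_1$.

*Proof.* $G':=G\times\mathbb Z$ satisfies (E) with the set $S\times\{0\}$ and the maps $f_n'=(f_n,0)$. So Theorem 3 gives the statement for $K_0$. For $K_1$ we use the notation of Sections 6 and 8–10 for $G'$ and the maps $f_n'$; thus $A=C^*_\rho(G')$. The plan is to replace each projection $\Psi(e_r)$ by a unitary that is a fixed central unitary on its range and $1$ elsewhere.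

**Step 1: the unitaries.** Let $u=\rho_{(e,1)}\otimes1$. As $(e,1)$ is central in $G'$, $u$ commutes with $A\otimes B(H)$, in particular with all $\Psi(k)$ and all $W_n$. For $Y\in A\otimes B(H)$ with coefficients $t_g$, the product $Yu$ lies in $A\otimes B(H)$ and has coefficients $t_{g(e,1)^{-1}}$; so $\Psi(k)(u-1)\in J\subseteq B$. For $r\ge0$ put
$$w_r=1+\Psi(e_r)(u-1)=(1-\Psi(e_r))+\Psi(e_r)u,$$
a unitary in $B+\mathbb C1$.

**Step 2: a homomorphism $\Phi_1:\mathcal P\to K_1(B)$.** For orthogonal projections $e,e'\in\prod K(\ell^2\mathbb N)$ we have $\Psi(e)\Psi(e')=0$, so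
$$(1+\Psi(e)(u-1))(1+\Psi(e')(u-1))=1+\Psi(e+e')(u-1).$$
Now let $v^*v=e$ and $vv^*=e'$ in $\prod K(\ell^2\mathbb N)$, and write $V=\Psi(v)$, $P=\Psi(e)=V^*V$, $P'=\Psi(e')=VV^*$. Put
$$U=\begin{pmatrix}V&1-P'\\1-P&V^*\end{pmatrix}\in M_2(B+\mathbb C1).$$
From $V(1-P)=0=(1-P')V$ and the adjoint relations,
$$UU^*=\begin{pmatrix}VV^*+1-P'&V(1-P)+(1-P')V\\(1-P)V^*+V^*(1-P')&1-P+V^*V\end{pmatrix}=1,$$
and in the same way $U^*U=1$. Moreover $U(P\oplus0)=V\oplus0$, and $(V\oplus0)U^*$ has first row $(VV^*,V(1-P))=(P',0)$, so $U(P\oplus0)U^*=P'\oplus0$. Since $U$ commutes with $u\oplus u$, it conjugates $(1+P(u-1))\oplus1$ to $(1+P'(u-1))\oplus1$. So $1+\Psi(e)(u-1)$ and $1+\Psi(e')(u-1)$ have the same class in $K_1$. Applying both facts to $e_{r+s}=e_r+(e_{r+s}-e_r)$ with $e_{r+s}-e_r\sim e_s$, we get $[w_{r+s}]=[w_r]+[w_s]$. Hence $\Phi_1(r)=[w_{r^+}]-[w_{r^-}]$ is a homomorphism $\mathcal P\to K_1(B)=K_1(B+\mathbb C1)$.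

**Step 3: the unit vectors.** We have $w_{z^{(n)}}=1+(W_n(1\otimes p_n)W_n^*\otimes e_1)(u-1)$. The unitary $W_n\otimes e_1+(1-1\otimes1_{V_n}\otimes e_1)\in A\otimes K(H)+\mathbb C1$ commutes with $u$, and conjugating by it shows
$$\Phi_1(z^{(n)})=[1+(1\otimes p_n\otimes e_1)(u-1)]=\iota_*[\rho_{(e,1)}]\quad\text{for all }n,$$
because $p_n\otimes e_1$ has rank one; here $[\rho_{(e,1)}]\in K_1(A)=K_1(A\otimes K(H))$.

**Step 4: $[\rho_{(e,1)}]\neq0$.** We have $A\cong C^*_r(G)\otimes C(\mathbb T)$, with $\rho_{(e,1)}$ corresponding to $1\otimes z$, $z$ the coordinate function. By split exactness and Bott periodicity, $K_1(C_r^*(G)\otimes C(\mathbb T))\cong K_1(C^*_r(G))\oplus K_0(C^*_r(G))$, where the second summand is embedded, up to sign, by $[p]\mapsto[1+(p\otimes1)(1\otimes z-1)]$ for projections $p$. For $p=1$ this is $[1\otimes z]$. So $[\rho_{(e,1)}]$ corresponds up to sign to $[1]\in K_0(C^*_r(G))$, which is nonzero by the canonical trace.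

**Step 5: $\ker\Phi_1$ is analytic.** The identity component of the unitary group of a unital C*-algebra consists of the finite products of exponentials $e^{ih}$ with $h$ self-adjoint, and a unitary $w$ has trivial $K_1$-class iff $w\oplus1_m$ lies in the identity component for some $m$. So $r\in\ker\Phi_1$ iff there are $m,l,\kappa\in\mathbb N$ and self-adjoint $h_1,\dots,h_l\in M_{1+m}(B+\mathbb C1)\cap\mathrm{ball}_\kappa$ with
$$w_{r^+}w_{r^-}^*\oplus1_m=e^{ih_1}\cdots e^{ih_l}.$$
The map $h\mapsto e^{ih}$ is strong*-continuous on balls, as a uniform limit of polynomials there. The maps $r\mapsto w_{r^\pm}$ are strong*-continuous by Step 3 of the proof of Lemma 6. So for fixed $m,l,\kappa$ the displayed equation is a closed condition on $(r,h_1,\dots,h_l)$, and the conditions on the $h_i$ are analytic by Step 2 of that proof. Hence $\ker\Phi_1$ is a countable union of projections of analytic sets.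

**Step 6: the dichotomy.** $K_1(A)$ is countable, as $A$ is separable. If $\Phi_1(\mathcal P)$ is countable, then $\ker\Phi_1$ is non-meager, so by Pettis' theorem it contains a neighborhood of $0$, hence $z^{(n)}$ for large $n$; by Step 3, $\iota_*[\rho_{(e,1)}]=0$, while $[\rho_{(e,1)}]\neq0$ by Step 4. Otherwise $K_1(B)$ is uncountable, and so is the cokernel of $\iota_*$ on $K_1$. In both cases $\iota_*$ is not an isomorphism on $K_1$. $\square$
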